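\title{Finite-dimensional and type I commutants of multiplication operators on the Bergman space}

\begin{abstract}
For a nonconstant bounded holomorphic function $\phi$ on the unit disk, let $V^*(\phi)$ be the von Neumann algebra of all operators on the Bergman space that commute with multiplication by $\phi$ and with its adjoint. We prove that $V^*(\phi)$ is abelian whenever it is finite-dimensional. More precisely, it is finite-dimensional exactly when $\phi=h\circ B$ with $B$ a finite Blaschke product, $h$ bounded and holomorphic, and $V^*(\phi)=V^*(B)$. Finite dimension cannot be weakened to type I: for $\phi(z)=\cos\log\frac{1+z}{1-z}$ the algebra is $M_2(\mathbb C)\otimes L^\infty(0,\pi)$. This follows from the identification of $V^*(\phi)$ with the group von Neumann algebra $L(G)$ when the fibers of $\phi$ are the orbits of a group $G$ of automorphisms of the disk. Both proofs describe an element of $V^*(\phi)$ by a locally constant function on the surface $\phi(z)=\phi(w)$; the first also uses that these functions are closed under pointwise multiplication.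
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The problem}
Let $\mathbb D$ be the open unit disk and $A$ the area measure. The Bergman space $L^2_a$ is the closed subspace of $L^2(\mathbb D)=L^2(\mathbb D,dA)$ formed by the holomorphic functions, with inner product $\langle f,g\rangle=\int_{\mathbb D}f\bar g\,dA$. A function $\phi$ in $H^\infty$, the algebra of bounded holomorphic functions on $\mathbb D$, defines the bounded operator $M_\phi f=\phi f$ on $L^2_a$. Throughout, $\phi$ is nonconstant.

A von Neumann algebra is a $*$-algebra of bounded operators on a Hilbert space that contains the identity $I$ and is closed in the weak operator topology. The commutant $\mathcal S'$ of a set $\mathcal S$ of operators consists of the bounded operators that commute with every element of $\mathcal S$. Let $W^*(\phi)$ be the von Neumann algebra generated by $M_\phi$, and let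
\[
V^*(\phi)=W^*(\phi)'=\{M_\phi,M_\phi^*\}'.
\]
This algebra records how $M_\phi$ decomposes. A closed subspace is invariant under both $M_\phi$ and $M_\phi^*$ exactly when its orthogonal projection lies in $V^*(\phi)$, and an element $v\in V^*(\phi)$ for which $v^*v=p$ and $vv^*=p'$ are projections is a unitary equivalence between the restrictions of $M_\phi$ to the ranges of $p$ and $p'$. (Such projections $p,p'$ are called \emph{equivalent}.) If $V^*(\phi)$ is finite-dimensional, it is a direct sum of matrix algebras $M_{n_j}(\mathbb C)$, and $M_\phi$ is a finite direct sum of irreducible operators, the $j$-th one repeated $n_j$ times. Such an algebra is abelian exactly when nothing is repeated.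

Since $\phi$ may take each value several times, one could well expect repetition, and on the Hardy space, where the monomials $z^k$ are orthonormal, it does occur. There an operator commuting with $M_{z^2}$ and $M_{z^2}^*$ preserves $\ker M_{z^2}^*=\operatorname{span}\{1,z\}$ and is determined by its restriction to this plane, and every $2\times2$ matrix arises by letting it act in the same way on each plane $\operatorname{span}\{z^{2k},z^{2k+1}\}$; the commutant is $M_2(\mathbb C)$. On the Bergman space $\|z^k\|^2=\pi/(k+1)$, these norms tell the even part from the odd part, and $V^*(z^n)\cong\mathbb C^n$ for every $n$ (Section~\ref{sec:zn}). We study the following conjecture and question.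
\begin{itemize}
\item[(A)] If $\dim V^*(\phi)<\infty$, then $V^*(\phi)$ is abelian.
\item[(B)] If $V^*(\phi)$ is a von Neumann algebra of type I, must it be abelian?
\end{itemize}
Recall that a projection $p$ in a von Neumann algebra $\mathcal M$ is \emph{abelian} if $p\mathcal Mp$ is abelian, and that $\mathcal M$ is of \emph{type I} if every nonzero central projection majorizes a nonzero abelian projection. Abelian algebras and finite-dimensional algebras are of type I, so a positive answer to (B) would contain (A).

There is one evident source of elements of $V^*(\phi)$. If $\gamma$ is a conformal automorphism of $\mathbb D$ with $\phi\circ\gamma=\phi$, then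
\begin{equation}\label{eq:Ugamma}
U_\gamma f=(f\circ\gamma)\,\gamma'
\end{equation}
is unitary by change of variables and commutes with $M_\phi$, hence also with $M_\phi^*$. The chain rule gives $U_\gamma U_\sigma=U_{\sigma\gamma}$. The $U_\gamma$ are linearly independent: if $\sum_j\beta_j\gamma_j'(z)f(\gamma_jz)=0$ for all $f$, choose $z$ with the points $\gamma_jz$ distinct and let $f$ be an interpolating polynomial. So a nonabelian group of symmetries of $\phi$ makes $V^*(\phi)$ nonabelian, and when $\dim V^*(\phi)<\infty$ the group of symmetries is finite. By the classification recalled in Section~\ref{sec:groups}, a discrete group of automorphisms of $\mathbb D$ is cyclic, or contains a free group on two generators, or is infinite dihedral. Finite groups are therefore cyclic, which supports (A). Free groups lead away from type I, which seems to support a positive answer to (B). The infinite dihedral group is the exception that decides (B).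

\subsection*{Results}
Let $\mathbb D'=\{z\in\mathbb D:\phi'(z)\ne0\}$ and
\[
X_\phi=\{(z,w)\in\mathbb D'\times\mathbb D':\phi(z)=\phi(w)\}.
\]
By the implicit function theorem $X_\phi$ is a (possibly disconnected) Riemann surface on which both coordinate projections are local biholomorphisms. A \emph{finite Blaschke product} of degree $n\ge1$ is a function $B(z)=c\prod_{i=1}^n\frac{z-\alpha_i}{1-\bar\alpha_iz}$ with $|c|=1$ and $\alpha_i\in\mathbb D$.

\begin{theorem}\label{thm:finite}
For a nonconstant $\phi\in H^\infty$ the following are equivalent:
\begin{itemize}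
\item[(i)] $\dim V^*(\phi)<\infty$;
\item[(ii)] there are a finite Blaschke product $B$ of degree at least $1$ and $h\in H^\infty$ with $\phi=h\circ B$ and $V^*(\phi)=V^*(B)$.
\end{itemize}
In this case $V^*(\phi)$ is abelian, so $V^*(\phi)\cong\mathbb C^q$, where $q\le\deg B$ is the number of connected components of $X_B$. Every $q\ge1$ occurs.
\end{theorem}

For a countable group $G$, let $(\delta_\gamma)_{\gamma\in G}$ be the standard basis of $\ell^2(G)$. The \emph{group von Neumann algebra} $L(G)$ is the von Neumann algebra generated by the left translations $L_g\delta_\gamma=\delta_{g\gamma}$, $g\in G$. A group is \emph{infinite dihedral} if it is generated by an element $t$ of infinite order and an element $s$ of order two with $sts=t^{-1}$; its elements are then the $t^k$ and $t^ks$, $k\in\mathbb Z$, all distinct. The trivial group counts as cyclic, and $\cong$ means $*$-isomorphism.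

\begin{theorem}\label{thm:group}
Let $\phi\in H^\infty$ be nonconstant and let $G$ be a group of conformal automorphisms of $\mathbb D$ such that $\phi(z)=\phi(w)$ if and only if $w\in Gz$. Then $V^*(\phi)\cong L(G)$. This algebra is of type I if and only if $G$ is cyclic or infinite dihedral. It is abelian if $G$ is cyclic, and it is isomorphic to $M_2(\mathbb C)\otimes L^\infty(0,\pi)$ if $G$ is infinite dihedral.
\end{theorem}

\begin{corollary}\label{cor:cos}
The function $\phi(z)=\cos\bigl(\log\frac{1+z}{1-z}\bigr)$ belongs to $H^\infty$, and $V^*(\phi)\cong M_2(\mathbb C)\otimes L^\infty(0,\pi)$ is of type I and is not abelian.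
\end{corollary}

Thus (A) is true and the answer to (B) is no. Among the functions whose fibers are the orbits of a group of automorphisms, a nonabelian type I algebra occurs exactly when the group is infinite dihedral.

\subsection*{Plan}
Section~\ref{sec:zn} treats $z^n$ by hand and isolates the three features that persist in general. After some tools (Section~\ref{sec:tools}), Section~\ref{sec:structure} attaches to each $T\in V^*(\phi)$ a coefficient function on $X_\phi$ that determines $T$, and Section~\ref{sec:schur} shows that coefficient functions can be multiplied pointwise. Section~\ref{sec:blaschke} settles finite Blaschke products, Section~\ref{sec:finite} constructs $B$ from a finite-dimensional $V^*(\phi)$, and Section~\ref{sec:groups} proves Theorem~\ref{thm:group} and Corollary~\ref{cor:cos}.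

\section{The case $\phi(z)=z^n$}\label{sec:zn}

Let $e_k(z)=z^k$, $k\ge0$. These functions form an orthogonal basis of $L^2_a$ with $\|e_k\|^2=\pi/(k+1)$. Let $\phi=e_n$, $M=M_\phi$ and $\varepsilon=e^{2\pi i/n}$. From $\langle M^*Me_k,e_l\rangle=\langle e_{k+n},e_{l+n}\rangle$ we get
\[
M^*Me_k=\frac{k+1}{k+n+1}\,e_k .
\]
These eigenvalues increase strictly with $k$, so each eigenspace is a line. An operator $T\in V^*(\phi)$ commutes with $M^*M$, hence $Te_k=\tau_ke_k$, and $TM=MT$ gives $\tau_{k+n}=\tau_k$. On the other hand the rotations $\rho_j(z)=\varepsilon^jz$ give the unitaries $U_j=U_{\rho_j}\in V^*(\phi)$ of \eqref{eq:Ugamma}, with $U_je_k=\varepsilon^{j(k+1)}e_k$. The $n$ sequences $(\varepsilon^{j(k+1)})_k$, $0\le j<n$, are a basis of the $n$-periodic sequences. Hence $V^*(z^n)$ is the span of $U_0,\dots,U_{n-1}$; it is abelian of dimension $n$. Three features of this computation are the model for what follows.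

\emph{Shape.} Every $T$ has the form
\[
(Tf)(z)=\sum_j\beta_j\,f(\rho_j(z))\,\rho_j'(z),
\]
a sum over the fiber of $\phi$ through $z$ with \emph{constant} coefficients. The surface $X_\phi$ is the disjoint union of the graphs of the $\rho_j$, so the $\beta_j$ are the values of a locally constant function on $X_\phi$.

\emph{Recovery.} The coefficients can be read off from $T$ without knowing the $U_j$. Let $g_\lambda(z)=(\phi(z)-\phi(\lambda))/(z-\lambda)$. This function vanishes at all points of the fiber through $\lambda$ except $\lambda$ itself, where it equals $\phi'(\lambda)$. For $z\ne0$ and $\lambda=\rho_m(z)$, only the term $j=m$ survives, and the chain rule applied to $\phi\circ\rho_m=\phi$ gives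
\[
(Tg_\lambda)(z)=\beta_m\,\phi'(\rho_m(z))\,\rho_m'(z)=\beta_m\,\phi'(z).
\]

\emph{Two products.} Since $U_jU_k=U_{j+k}$, composition of operators convolves the coefficient vectors. One can also multiply coefficient vectors entry by entry, and the result is again the coefficient vector of an element of $V^*(\phi)$.

For general $\phi$ the maps $\rho$ with $\phi\circ\rho=\phi$ exist only locally, there may be infinitely many of them, they may be permuted by analytic continuation, and some of them do not contribute to $V^*(\phi)$ at all (Example~\ref{ex:lens}). There is no basis in which to compute. The recovery formula, however, makes sense for every $\phi$, and it will yield the other two features.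

\section{Tools from function theory}\label{sec:tools}

\begin{itemize}
\item[(F1)] For $z\in\mathbb D$ there is $K_z\in L^2_a$ with $f(z)=\langle f,K_z\rangle$ for all $f\in L^2_a$, and $\|K_z\|=\pi^{-1/2}(1-|z|^2)^{-1}$ is locally bounded in $z$. Polynomials are dense in $L^2_a$.
\item[(F2)] A function that is holomorphic on $\mathbb D$ minus a discrete set and square integrable extends to an element of $L^2_a$. Indeed, at an isolated singularity, placed at $0$, the terms of the Laurent series are orthogonal on annuli, so each term $a_kz^k$ is square integrable near $0$, and this forces $a_k=0$ for $k\le-1$.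
\item[(F3)] Every $\beta\in H^\infty$ is the pointwise limit on $\mathbb D$ of a uniformly bounded sequence of polynomials with coefficients in $\mathbb Q+i\mathbb Q$: the function $z\mapsto\beta((1-1/k)z)$ is holomorphic near $\overline{\mathbb D}$, so it is within $1/k$ of such a polynomial on $\overline{\mathbb D}$.
\item[(F4)] A function on $\mathbb D^2$ that is locally bounded and holomorphic in each variable separately is holomorphic (iterate the Cauchy formula).
\item[(F5)] Let $u$ be holomorphic on $\mathbb D^2$, and suppose that for each compact $K\subset\mathbb D$ there is $m_K\in L^2(\mathbb D)$ with $|u(\lambda,w)|\le m_K(w)$ for $\lambda\in K$. Then $\lambda\mapsto\int u(\lambda,w)\overline{k(w)}\,dA(w)$ is holomorphic for every $k\in L^2(\mathbb D)$: it is continuous by dominated convergence, and its integrals over triangles vanish by Fubini's theorem, so Morera's theorem applies.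
\end{itemize}

\section{Elements of $V^*(\phi)$ as matrices along the fibers}\label{sec:structure}

In this section and the next, $\phi\in H^\infty$ is an arbitrary nonconstant function and $V=V^*(\phi)$. We want to show that $T\in V$ acts on each fiber of $\phi$ separately. Inside $L^2_a$ this cannot even be formulated, because a holomorphic function cannot be cut off near a fiber. So we first decompose $L^2(\mathbb D)$ along the fibers, then extend $T$ to $L^2(\mathbb D)$, and finally compute the resulting matrices with the functions $g_\lambda$.

\subsection{Decomposing $L^2(\mathbb D)$ along the fibers}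
Let $Z_\omega=\phi^{-1}(\omega)$ and $\Omega=\phi(\mathbb D)\setminus\phi(\{\phi'=0\})$. The fibers and the set $\{\phi'=0\}$ are discrete in $\mathbb D$, hence countable. So $\Omega$ is a bounded open set minus a countable set, $\mathbb D\setminus\phi^{-1}(\Omega)$ is countable, and for $\omega\in\Omega$ the fiber $Z_\omega$ is a nonempty subset of $\mathbb D'$.

To label the points of the fibers measurably, cover $\mathbb D'$ by disks $\Delta_k\subset\mathbb D'$, $k\in\mathbb N$, on which $\phi$ is injective, with inverses $\sigma_k\colon\phi(\Delta_k)\to\Delta_k$. Put $S_k=\Delta_k\setminus\bigcup_{j<k}\Delta_j$ and $\Omega_k=\phi(S_k)\cap\Omega$; these are Borel sets. The $S_k$ partition $\mathbb D'$, so for $\omega\in\Omega$ the points of $Z_\omega$ are the $\sigma_k(\omega)$ with $\omega\in\Omega_k$, each listed once. Changing variables on each $S_k$, with Jacobian $|\sigma_k'|^2=|\phi'\circ\sigma_k|^{-2}$, and summing gives, for Borel $F\ge0$ and hence for integrable $F$,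
\begin{equation}\label{eq:cov}
\int_{\mathbb D}F\,dA=\int_\Omega\sum_{z\in Z_\omega}\frac{F(z)}{|\phi'(z)|^2}\,dA(\omega).
\end{equation}
Applied to indicator functions, \eqref{eq:cov} shows that a property holds at almost every $z\in\mathbb D$ if and only if, for almost every $\omega\in\Omega$, it holds at \emph{all} points of $Z_\omega$. We use both forms.

For a function $f$ on $\mathbb D$ write $f^\sharp=f/\phi'$ on $\mathbb D'$, and let $f_\omega=f^\sharp|_{Z_\omega}$. By \eqref{eq:cov}, if $f,g\in L^2(\mathbb D)$ then $f_\omega,g_\omega\in\ell^2(Z_\omega)$ for almost every $\omega$, and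
\begin{equation}\label{eq:inner}
\langle f,g\rangle=\int_\Omega\langle f_\omega,g_\omega\rangle_{\ell^2(Z_\omega)}\,dA(\omega).
\end{equation}
In particular $f=1$ gives $1/\phi'\in\ell^2(Z_\omega)$ for almost every $\omega$. The map $f\mapsto(f^\sharp\circ\sigma_k|_{\Omega_k})_k$ is a unitary from $L^2(\mathbb D)$ onto $\bigoplus_kL^2(\Omega_k)$; it is onto because $(u_k)_k$ is the image of the function equal to $\phi'\cdot(u_k\circ\phi)$ on $S_k\cap\phi^{-1}(\Omega)$. We regard $\bigoplus_kL^2(\Omega_k)$ as the subspace of $L^2(\Omega;\ell^2(\mathbb N))$ of functions whose $k$-th coordinate vanishes off $\Omega_k$. For a bounded Borel function $b$ on $\mathbb C$, multiplication by $b(\phi)=b\circ\phi$ on $L^2(\mathbb D)$ becomes multiplication by the scalar $b(\omega)$.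

We recall von Neumann's theorem on decomposable operators. Let $\omega\mapsto t_\omega$ be a map from $\Omega$ to the bounded operators on $\ell^2(\mathbb N)$ with measurable matrix entries and $\operatorname{ess\,sup}\|t_\omega\|<\infty$. Then $(T\xi)(\omega)=t_\omega\xi(\omega)$ defines an operator on $L^2(\Omega;\ell^2(\mathbb N))$ with $\|T\|=\operatorname{ess\,sup}\|t_\omega\|$. The field $t$ is determined by $T$ up to a null set, and sums, products and adjoints of such operators correspond to pointwise sums, products and adjoints of the fields. The operators of this form are exactly those that commute with multiplication by every bounded Borel scalar function. Extending operators by $0$ on the orthogonal complement of our subspace, we obtain: \emph{the bounded operators on $L^2(\mathbb D)$ that commute with all multiplications by $b(\phi)$ are exactly those given by essentially bounded fields of matrices $t_\omega=(t_\omega(z,w))_{z,w\in Z_\omega}$ for which $\omega\mapsto t_\omega(\sigma_j(\omega),\sigma_k(\omega))$ is measurable on $\Omega_j\cap\Omega_k$}, acting by $f_\omega\mapsto t_\omega f_\omega$.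

\subsection{Extending operators to $L^2(\mathbb D)$}

\begin{lemma}\label{lem:dense}
The functions $b(\phi)f$, with $f\in L^2_a$ and $b$ bounded Borel, span a dense subspace of $L^2(\mathbb D)$.
\end{lemma}

\begin{proof}
Let $g\in L^2(\mathbb D)$ be orthogonal to all of them. For $f\in L^2_a$, \eqref{eq:inner} gives $\int_\Omega b(\omega)\langle f_\omega,g_\omega\rangle\,dA=0$ for all $b$, and $\omega\mapsto\langle f_\omega,g_\omega\rangle$ is integrable, so it vanishes almost everywhere. Hence for almost every $\omega$,
\[
\sum_{z\in Z_\omega}f(z)\,\frac{\overline{g^\sharp(z)}}{\phi'(z)}=0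
\]
for all polynomials $f$ with coefficients in $\mathbb Q+i\mathbb Q$, and $\sum_{Z_\omega}|g^\sharp|/|\phi'|<\infty$ by the Cauchy--Schwarz inequality. Fix such an $\omega$. By (F3) and dominated convergence the identity holds for every $f\in H^\infty$. For $z_0\in Z_\omega$ take $f(z)=(\phi(z)-\omega)/(z-z_0)$, which is in $H^\infty$, vanishes on $Z_\omega\setminus\{z_0\}$ and equals $\phi'(z_0)$ at $z_0$. We get $g^\sharp(z_0)=0$. Thus $g=0$ almost everywhere.
\end{proof}

\begin{lemma}\label{lem:extend}
Every $T\in V$ has a unique bounded extension $\tilde T$ to $L^2(\mathbb D)$ that commutes with all multiplications by $b(\phi)$, $b$ bounded Borel. The map $T\mapsto\tilde T$ is an isometric unital $*$-homomorphism.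
\end{lemma}

\begin{proof}
Such an extension must send $b(\phi)f$ to $b(\phi)Tf$, so it is unique by Lemma~\ref{lem:dense}. The difficulty is to show that this rule is well defined and bounded. For unitaries this comes from an equality of measures. Let $U\in V$ be unitary and $f,g\in L^2_a$. For $j,l\ge0$,
\[
\int\phi^j\bar\phi^{\,l}f\bar g\,dA=\langle UM_\phi^jf,UM_\phi^lg\rangle=\int\phi^j\bar\phi^{\,l}\,Uf\,\overline{Ug}\,dA .
\]
So the images under $\phi$ of the finite complex measures $f\bar g\,dA$ and $Uf\,\overline{Ug}\,dA$, which live on the compact set $\overline{\phi(\mathbb D)}$, give the same integral to every polynomial in $\omega,\bar\omega$. By the Stone--Weierstrass theorem they coincide, that is, $\int b(\phi)f\bar g\,dA=\int b(\phi)\,Uf\,\overline{Ug}\,dA$ for all bounded Borel $b$. Therefore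
\[
\Bigl\|\sum_kb_k(\phi)Uf_k\Bigr\|^2=\sum_{k,l}\int(b_k\bar b_l)(\phi)\,Uf_k\,\overline{Uf_l}\,dA=\Bigl\|\sum_kb_k(\phi)f_k\Bigr\|^2
\]
for finite sums. The map $\sum b_k(\phi)f_k\mapsto\sum b_k(\phi)Uf_k$ is thus well defined and isometric; its domain and, since $U$ is onto, its range are dense. It extends to a unitary $\tilde U$ of $L^2(\mathbb D)$ with the required commutation.

Every element of a von Neumann algebra is a linear combination of four unitaries of the algebra, so $\tilde T$ exists for all $T\in V$. By uniqueness $T\mapsto\tilde T$ is linear, multiplicative and unital. For unitary $U$, the operator $\tilde U^*=\tilde U^{-1}$ extends $U^{-1}=U^*$, so $\tilde U^*=\widetilde{U^*}$, and by conjugate linearity $\tilde T^*=\widetilde{T^*}$ for all $T$. An injective $*$-homomorphism between $C^*$-algebras is isometric.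
\end{proof}

The reduction to unitaries is the first place where we use that $T$ commutes with $M_\phi^*$ as well as with $M_\phi$.

\subsection{The coefficient function}
By Lemma~\ref{lem:extend}, $\tilde T$ is given by a field of matrices $t_\omega$, which so far is only measurable. The recovery formula of Section~\ref{sec:zn} will show that it is holomorphic. For $\lambda\in\mathbb D$ let
\[
g_\lambda(z)=\frac{\phi(z)-\phi(\lambda)}{z-\lambda},\qquad g_\lambda(\lambda)=\phi'(\lambda).
\]

\begin{lemma}\label{lem:g}
The function $(\lambda,z)\mapsto g_\lambda(z)$ is holomorphic on $\mathbb D^2$, and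
\begin{equation}\label{eq:gbounds}
\|g_\lambda\|_\infty\le\frac{2\|\phi\|_\infty}{1-|\lambda|},\qquad\|g_\lambda\|_{L^2}\le2\sqrt\pi\,\|\phi\|_\infty\,m(\lambda),
\end{equation}
where $m(\lambda)^2=1+2\log\frac4{1-|\lambda|}$. Moreover $m\in L^2(\mathbb D)$.
\end{lemma}

\begin{proof}
On a circle $|z|=r>|\lambda|$ we have $|g_\lambda|\le2\|\phi\|_\infty/(r-|\lambda|)$; the maximum principle and $r\to1$ give the first bound. Since $g_\lambda(z)=g_z(\lambda)$, the function is holomorphic in each variable, and (F4) applies. Let $d=(1-|\lambda|)/2$. By the maximum principle $|g_\lambda|\le2\|\phi\|_\infty/d$ on the disk $|z-\lambda|\le d$, which contributes at most $4\pi\|\phi\|_\infty^2$ to $\|g_\lambda\|^2$. The rest of $\mathbb D$ lies in $d<|z-\lambda|<2$, where $|g_\lambda(z)|\le2\|\phi\|_\infty/|z-\lambda|$; it contributes at most $4\|\phi\|_\infty^2\int_d^22\pi r^{-1}dr=8\pi\|\phi\|_\infty^2\log\frac4{1-|\lambda|}$. Finally, $\log\frac1{1-r}$ is integrable on $(0,1)$.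
\end{proof}

For $T\in V$ define
\[
G_T(z,\lambda)=(Tg_\lambda)(z)=\langle g_\lambda,T^*K_z\rangle .
\]
It is holomorphic in $z$, holomorphic in $\lambda$ by (F5) and the first bound in \eqref{eq:gbounds}, and
\begin{equation}\label{eq:Gbound}
|G_T(z,\lambda)|\le2\sqrt\pi\,\|\phi\|_\infty\|T\|\,\|K_z\|\,m(\lambda).
\end{equation}
By (F4), $G_T$ is holomorphic on $\mathbb D^2$. The \emph{coefficient function} of $T$ is the holomorphic function
\[
c_T(z,w)=\frac{G_T(z,w)}{\phi'(z)}\qquad\text{on }X_\phi,
\]
and for $\omega\in\Omega$ we put $C_T(\omega)=(c_T(z,w))_{z,w\in Z_\omega}$.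

A \emph{local inverse} is a holomorphic map $\rho\colon U\to\mathbb D'$ on an open set $U\subset\mathbb D'$ with $\phi\circ\rho=\phi$. Then $\rho'(z)=\phi'(z)/\phi'(\rho(z))$. Its graph $\Gamma_\rho$ is an open subset of $X_\phi$, because $\phi$ is injective near $\rho(z)$, and every point of $X_\phi$ lies on such a graph. The diagonal $\Gamma_{\mathrm{id}}=\{(z,z):z\in\mathbb D'\}$ is open, closed and connected ($\mathbb D'$ is a disk minus a discrete set), so it is a component of $X_\phi$.

\begin{proposition}\label{prop:coeff}
Let $S,T\in V$.
\begin{itemize}
\item[(a)] For almost every $\omega\in\Omega$,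
\[
\|C_T(\omega)\|\le\|T\|,\qquad C_{ST}(\omega)=C_S(\omega)C_T(\omega).
\]
\item[(b)] If $f\in L^2(\mathbb D)$, then for almost every $\omega\in\Omega$ and all $z\in Z_\omega$,
\begin{equation}\label{eq:formula}
(\tilde Tf)(z)=\phi'(z)\sum_{w\in Z_\omega}c_T(z,w)\,\frac{f(w)}{\phi'(w)},
\end{equation}
with absolute convergence. For $f\in L^2_a$ the left side is $(Tf)(z)$.
\item[(c)] $c_{T^*}(w,z)=\overline{c_T(z,w)}$ for all $(z,w)\in X_\phi$.
\item[(d)] $c_T$ is constant on each component of $X_\phi$.
\item[(e)] The map $T\mapsto c_T$ is linear and injective, and $c_I=1_{\Gamma_{\mathrm{id}}}$.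
\end{itemize}
\end{proposition}

If $w=\rho(z)$ for a local inverse $\rho$, the term of \eqref{eq:formula} indexed by $w$ is $c_T(z,w)f(\rho(z))\rho'(z)$. So (b) and (d) say that $T$ has the shape found for $z^n$.

\begin{proof}
Let $t_\omega$ be the field of $\tilde T$. Then $\|t_\omega\|\le\|\tilde T\|=\|T\|$ for almost every $\omega$, and for $f\in L^2(\mathbb D)$,
\begin{equation}\label{eq:field}
(\tilde Tf)^\sharp(z)=\sum_{w\in Z_\omega}t_\omega(z,w)f^\sharp(w)\qquad\text{for almost every $\omega$ and all }z\in Z_\omega,
\end{equation}
absolutely convergent because the rows of $t_\omega$ and the vector $f_\omega$ are in $\ell^2(Z_\omega)$. We claim that $t_\omega=C_T(\omega)$ for almost every $\omega$.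

We would like to put $f=g_{w_0}$ with $w_0\in Z_\omega$ in \eqref{eq:field}, but the exceptional null set depends on $f$, so $f$ cannot simply be chosen after $\omega$. Continuity in the parameter resolves this. Let $\Lambda\subset\mathbb D$ be countable and dense. For almost every $\omega$, the matrix $t_\omega$ is bounded, $1/\phi'\in\ell^2(Z_\omega)$, and
\[
\frac{G_T(z,\lambda)}{\phi'(z)}=\sum_{w\in Z_\omega}t_\omega(z,w)\,\frac{g_\lambda(w)}{\phi'(w)}
\]
for all $z\in Z_\omega$ and $\lambda\in\Lambda$. Fix such $\omega$ and $z$. The left side is continuous in $\lambda$. On the right each term is continuous in $\lambda$, $\sum_w|t_\omega(z,w)|/|\phi'(w)|<\infty$, and $|g_\lambda(w)|$ is bounded for $\lambda$ in a compact set by \eqref{eq:gbounds}; so the right side is continuous too. The identity therefore holds for all $\lambda\in\mathbb D$. For $\lambda=w_0\in Z_\omega$, the function $g_{w_0}$ vanishes on $Z_\omega\setminus\{w_0\}$ and $g_{w_0}(w_0)=\phi'(w_0)$, so the right side is $t_\omega(z,w_0)$. This proves the claim.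

Now (b) is \eqref{eq:field}. Since $T\mapsto\tilde T$ is a $*$-homomorphism and fields multiply and take adjoints pointwise, we get (a), and also $C_{T^*}(\omega)=C_T(\omega)^*$ for almost every $\omega$. The map $(z,w)\mapsto\phi(z)$ is open on $X_\phi$, so
\begin{equation}\label{eq:densepoints}
\text{the points of $X_\phi$ lying over a set of full measure in $\Omega$ are dense in $X_\phi$.}
\end{equation}
Both sides of (c) are continuous, so (c) holds everywhere. The flip $(z,w)\mapsto(w,z)$ is a biholomorphism of $X_\phi$, so (c) shows that $\overline{c_T}$ is holomorphic, as is $c_T$. A function with both properties is locally constant, which is (d). In (e), linearity is clear from the definition of $G_T$, injectivity follows from (b), and $c_I(z,w)=g_w(z)/\phi'(z)$ is $1$ for $w=z$ and $0$ at the other points of $X_\phi$.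
\end{proof}

Part (d) is the second use of the adjoint. An operator that commutes with $M_\phi$ only, such as $M_z$, may act along the fibers with nonconstant coefficients.

\subsection{From functions to operators}
Which locally constant functions are coefficient functions? There are two conditions: boundedness along the fibers and preservation of holomorphy.

\begin{lemma}\label{lem:converse}
Let $c$ be a locally constant function on $X_\phi$ whose matrices $(c(z,w))_{z,w\in Z_\omega}$ have essentially bounded norms. These matrices define a bounded operator $T_c$ on $L^2(\mathbb D)$, given by the right side of \eqref{eq:formula} with $c$ in place of $c_T$, and $T_c^*=T_{c^*}$ with $c^*(z,w)=\overline{c(w,z)}$. If $T_c$ and $T_c^*$ map $L^2_a$ into itself, then $T_c|_{L^2_a}\in V$ and its coefficient function is $c$.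
\end{lemma}

\begin{proof}
The entry $\omega\mapsto c(\sigma_j(\omega),\sigma_k(\omega))$ is the restriction to $\Omega_j\cap\Omega_k$ of a locally constant function on the open set $\phi(\Delta_j)\cap\phi(\Delta_k)$, so it is Borel. Hence the field defines $T_c$, which commutes with all multiplications by $b(\phi)$, and the adjoint field is that of $c^*$. Suppose $T_c$ and $T_c^*$ preserve $L^2_a$ and let $T=T_c|_{L^2_a}$. Then $T^*=T_c^*|_{L^2_a}$, and both $T$ and $T^*$ commute with $M_\phi$, so $T\in V$. By uniqueness $\tilde T=T_c$, so $c_T$ and $c$ agree over almost every $\omega$, and everywhere by \eqref{eq:densepoints} and continuity.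
\end{proof}

\begin{example}\label{ex:lens}
Let $\phi(z)=(z-\frac12)^2$. Then $\phi(z)=\phi(w)$ means $w=z$ or $w=1-z$, and $X_\phi$ has two components: the diagonal and the graph of $z\mapsto1-z$ over the punctured lens $\{|z|<1,\ |1-z|<1,\ z\ne\frac12\}$. If $T\in V$ and $c_T=\alpha$ on the diagonal, then \eqref{eq:formula} gives $Tf=\alpha f$ almost everywhere on the open set $\{z\in\mathbb D:|1-z|>1\}$, where the fibers are single points. By the identity theorem $T=\alpha I$. So $V=\mathbb CI$, and every coefficient function vanishes on the second component.
\end{example}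

\section{Pointwise products of coefficient functions}\label{sec:schur}

Example~\ref{ex:lens} shows that we must find out which components of $X_\phi$ carry $V$. The tool is a second, commutative product on $V$.

\begin{lemma}\label{lem:schur}
If $S,T\in V$, there is $R\in V$ with $c_R=c_Sc_T$.
\end{lemma}

The idea is to insert the holomorphic kernel $G_T$ before applying $S$. For a parameter $z'$, apply $S$ to the function $\lambda\mapsto G_T(z',\lambda)f(\lambda)$ and evaluate at $z$. This multiplies the term of \eqref{eq:formula} indexed by $w$ by $G_T(z',w)$, and setting $z'=z$ turns this factor into $\phi'(z)c_T(z,w)$. For this we need $G_T(z',\cdot)f\in L^2_a$. The bound $(1-|\lambda|)^{-1}$ for $\|g_\lambda\|_\infty$ is not square integrable, which is why Lemma~\ref{lem:g} contains the logarithmic estimate.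

\begin{proof}
Let $c=c_Sc_T$, a locally constant function. If $C_1,C_2$ are bounded matrices on $\ell^2(Z)$ and $J\colon\ell^2(Z)\to\ell^2(Z)\otimes\ell^2(Z)$ is the isometry $\delta_z\mapsto\delta_z\otimes\delta_z$, then $J^*(C_1\otimes C_2)J$ is the entrywise (Schur) product of $C_1$ and $C_2$; its norm is at most $\|C_1\|\|C_2\|$. So Lemma~\ref{lem:converse} provides $T_c$, and $c^*=c_{S^*}c_{T^*}$ by Proposition~\ref{prop:coeff}(c). Since $c^*$ has the same form as $c$, it suffices to show that $T_c$ preserves $L^2_a$, and since $L^2_a$ is closed and $H^\infty$ is dense in it, it suffices to show $T_cf\in L^2_a$ for $f\in H^\infty$.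

Let $u_{z'}(\lambda)=G_T(z',\lambda)f(\lambda)$. By \eqref{eq:Gbound}, $|u_{z'}(\lambda)|\le C\|K_{z'}\|m(\lambda)$ with $C$ independent of $z'$ and $\lambda$. So $u_{z'}\in L^2_a$ with locally bounded norm. The function
\[
\Phi(z',z)=(Su_{z'})(z)=\langle u_{z'},S^*K_z\rangle
\]
is holomorphic in $z$, holomorphic in $z'$ by (F5), and locally bounded, hence holomorphic on $\mathbb D^2$ by (F4). By \eqref{eq:formula}, for almost every $\omega$ and all $z\in Z_\omega$,
\[
\Phi(z',z)=\phi'(z)\sum_{w\in Z_\omega}c_S(z,w)\,G_T(z',w)\,\frac{f(w)}{\phi'(w)}
\]
for all $z'$ in a countable dense subset of $\mathbb D$. For almost every $\omega$ we also have $m^\sharp\in\ell^2(Z_\omega)$, because $m\in L^2(\mathbb D)$, and the rows of $C_S(\omega)$ are in $\ell^2(Z_\omega)$. For $z'$ in a compact set the terms are dominated by a constant times $|c_S(z,w)|\,|m^\sharp(w)|$, which is summable. So the right side is continuous in $z'$, and the identity holds for all $z'\in\mathbb D$. Putting $z'=z$ and $G_T(z,w)=\phi'(z)c_T(z,w)$ gives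
\[
\Phi(z,z)=\phi'(z)\,(T_cf)(z)\qquad\text{for almost every }z.
\]
Thus $T_cf\in L^2(\mathbb D)$ agrees almost everywhere with $\Phi(z,z)/\phi'(z)$, which is holomorphic on $\mathbb D'$. By (F2), $T_cf\in L^2_a$.
\end{proof}

\section{Finite Blaschke products}\label{sec:blaschke}

We use the following standard facts. A finite Blaschke product $B$ of degree $n$ maps $\mathbb D$ into $\mathbb D$, satisfies $|B(z)|\to1$ as $|z|\to1$, takes every value in $\mathbb D$ exactly $n$ times counted with multiplicity, and, being rational, has a finite set $C\subset\mathbb D$ of critical values (values at the zeros of $B'$ in $\mathbb D$). Conversely, a holomorphic map $B\colon\mathbb D\to\mathbb D$ with $|B(z)|\to1$ as $|z|\to1$ is a finite Blaschke product, whose degree is its number of zeros. A point $\omega\in\mathbb D\setminus C$ has $n$ distinct preimages, near which $B$ has holomorphic inverses $\psi_1,\dots,\psi_n$ on a common disk about $\omega$, with disjoint images; by counting they exhaust the fibers over that disk. So $B\colon\mathbb D\setminus B^{-1}(C)\to\mathbb D\setminus C$ is an $n$-sheeted covering.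

The local inverses of $B$ may be permuted by continuation around the critical points, but near the boundary circle they form a cyclic group, as for $z^n$. Because elements of $L^2_a$ are determined by their values near the boundary, this is enough for commutativity.

\begin{proposition}[Douglas--Putinar--Wang]\label{prop:DPW}
For a finite Blaschke product $B$ of degree $n\ge1$, the algebra $V^*(B)$ is abelian.
\end{proposition}

\begin{proof}
Apply Section~\ref{sec:structure} with $\phi=B$. Choose $r\in(0,1)$ larger than the moduli of all critical values, and let $Y=\{r<|\omega|<1\}$ and $\tilde Y=B^{-1}(Y)$. Then $B\colon\tilde Y\to Y$ is an $n$-sheeted covering of a connected space, so every component of $\tilde Y$ maps onto $Y$. Since $|B|\to1$ at the boundary, $\tilde Y$ contains an annulus $\{s<|z|<1\}$. On $|z|\le s$ the modulus $|B|$ stays below some number less than $1$, so every component of $\tilde Y$ meets the annulus. Hence $\tilde Y$ is connected. A connected $n$-sheeted covering of a space with fundamental group $\mathbb Z$ corresponds to the normal subgroup $n\mathbb Z$, so its group of deck transformations is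 cyclic of order $n$ and acts simply transitively on each fiber. Let $\tau$ be a generator; its powers are local inverses defined on $\tilde Y$.

The graph of $\tau^k$ is a connected subset of $X_B$, so $c_T(z,\tau^kz)$ is a constant $\gamma_T(k)$, $k\in\mathbb Z/n\mathbb Z$, for $z\in\tilde Y$. By Proposition~\ref{prop:coeff}(a), for almost every $z\in\tilde Y$,
\[
\gamma_{ST}(k)=\sum_{j}c_S(z,\tau^jz)\,c_T(\tau^jz,\tau^{k-j}\tau^jz)=\sum_{j\in\mathbb Z/n\mathbb Z}\gamma_S(j)\gamma_T(k-j),
\]
which is symmetric in $S$ and $T$. So $\gamma_{ST}=\gamma_{TS}$, and \eqref{eq:formula} gives $STf=TSf$ almost everywhere on $\tilde Y$, hence on $\mathbb D$ by the identity theorem.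
\end{proof}

\begin{proposition}\label{prop:dim}
For a finite Blaschke product $B$ of degree $n\ge1$, the surface $X_B$ has a finite number $q\le n$ of components, and $\dim V^*(B)=q$.
\end{proposition}

\begin{proof}
Let $\mathbb D''=\mathbb D\setminus B^{-1}(C)$, a disk minus a finite set, and $X''=\{(z,w)\in X_B:z\in\mathbb D''\}$. Each $z_0\in\mathbb D''$ has a disk neighborhood $U\subset\mathbb D''$ with local inverses $\rho_j=\psi_j\circ B$, $1\le j\le n$, whose disjoint graphs make up the part of $X''$ over $U$. So the first projection $X''\to\mathbb D''$ is an $n$-sheeted covering of a connected space and $X''$ has at most $n$ components. The set $X_B\setminus X''$ is finite, and a connected Riemann surface minus a finite set is connected and nonempty. Hence $X_B$ has as many components as $X''$; call them $X_1,\dots,X_q$.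

The matrices of $c=1_{X_i}$ have size $n$ and entries $0$ or $1$, so their norms are at most $n$ and $T_c$ is defined. For $f\in L^2_a$ and $U$ as above, each graph $\Gamma_{\rho_j}$ lies in a single component, and $T_cf=\sum_{\Gamma_{\rho_j}\subset X_i}(f\circ\rho_j)\rho_j'$ almost everywhere on $U$. So the formula for $T_cf$ defines a holomorphic function on $\mathbb D''$, and $T_cf\in L^2_a$ by (F2). The function $c^*$ is the indicator of the image of $X_i$ under the flip, which is again a component, so $T_c^*$ also preserves $L^2_a$. By Lemma~\ref{lem:converse} each $1_{X_i}$ is a coefficient function. By Proposition~\ref{prop:coeff}(d),(e), $T\mapsto c_T$ is a linear bijection from $V^*(B)$ onto the span of $1_{X_1},\dots,1_{X_q}$.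
\end{proof}

\section{The finite-dimensional case}\label{sec:finite}

Assume $\dim V<\infty$, where $V=V^*(\phi)$. We must produce a finite Blaschke product, and we first produce its fibers. They cannot be the fibers of $\phi$, which may be infinite or contain irrelevant points. The right objects are the classes of a finer relation.

\subsection{An equivalence relation with finite classes}
Let $X_0$ be the union of those components of $X_\phi$ on which $c_T\ne0$ for some $T\in V$. It is open in $X_\phi$, and every $c_T$ vanishes off $X_0$. Write $z\approx w$ if $(z,w)\in X_0$.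

\begin{lemma}\label{lem:E}
There is $E\in V$ with $c_E=1_{X_0}$.
\end{lemma}

\begin{proof}
The space $\mathcal C=\{c_T:T\in V\}$ has finite dimension $d$ and is closed under pointwise products by Lemma~\ref{lem:schur}. Let $c\in\mathcal C$. The powers $c,c^2,\dots,c^{d+1}$ are linearly dependent, so all values of $c$ are roots of one nonzero polynomial. Let $\alpha_1,\dots,\alpha_k$ be the nonzero values. The polynomial $r(t)=1-\prod_i(1-t/\alpha_i)$ satisfies $r(0)=0$ and $r(\alpha_i)=1$. It has no constant term, so $r(c)=1_{\{c\ne0\}}$ lies in $\mathcal C$. If $c_1,\dots,c_d$ is a basis of $\mathcal C$, then $X_0=\bigcup_j\{c_j\ne0\}$, and the identity $1_{Y\cup Y'}=1_Y+1_{Y'}-1_Y1_{Y'}$ shows $1_{X_0}\in\mathcal C$.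
\end{proof}

This lemma is the only place where finite dimension is used. It fails in the setting of Theorem~\ref{thm:group} with $G$ infinite: there $X_0=X_\phi$, as the unitaries $U_\gamma$ show, and $1_{X_0}$ gives infinite matrices with all entries $1$, which are unbounded.

\begin{lemma}\label{lem:equiv}
\begin{itemize}
\item[(a)] For almost every $\omega\in\Omega$, $\approx$ is an equivalence relation on $Z_\omega$.
\item[(b)] There are $n\ge1$, a disk $\Delta\subset\mathbb D'$ with center $a$, and local inverses $\rho_1=\mathrm{id},\rho_2,\dots,\rho_n\colon\Delta\to\mathbb D'$ with pairwise disjoint images such that $\{w:z\approx w\}=\{\rho_1(z),\dots,\rho_n(z)\}$ for all $z\in\Delta$.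
\end{itemize}
\end{lemma}

\begin{proof}
(a) The relation is reflexive on $\mathbb D'$ because $c_I=1_{\Gamma_{\mathrm{id}}}$, and symmetric by Proposition~\ref{prop:coeff}(c). For almost every $\omega$ we have $C_{E^2}(\omega)=C_E(\omega)^2$, so $c_{E^2}(z,w)$ is the number of $v\in Z_\omega$ with $z\approx v\approx w$. If such a $v$ exists, then $c_{E^2}(z,w)\ne0$, so $z\approx w$.

(b) For $z\in\mathbb D'$ let $N(z)$ be the number of $w$ with $z\approx w$. Suppose $z_0\approx w_j$ for distinct points $w_1,\dots,w_k$. Since $X_0$ is open, on a small disk about $z_0$ there are local inverses $\rho_j$ with $\rho_j(z_0)=w_j$, disjoint images and graphs in $X_0$; so $N\ge k$ on that disk. Hence $\{N>\|E\|^2\}$ is open. For almost every $z$, $N(z)$ is the squared $\ell^2$ norm of a row of $C_E(\phi(z))$, so $N(z)\le\|E\|^2$. An open null set is empty, so $N\le\|E\|^2$ everywhere. Let $n=\max N\ge1$, attained at $a$. The local inverses constructed at $z_0=a$ with $k=n$ and $w_1=a$ list $n$ points $w$ with $z\approx w$, and by maximality there are no others.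
\end{proof}

\subsection{The polynomial whose roots are the classes}
The maps $\rho_j$ are defined on $\Delta$ only, and we have no control over their individual continuations. Their symmetric functions are more promising, and the operator $E$ hands us weighted power sums that are holomorphic on all of $\mathbb D$: let $a_k=Ee_k\in L^2_a$. By \eqref{eq:formula}, Lemma~\ref{lem:equiv}(b) and continuity,
\begin{equation}\label{eq:ak}
a_k(z)=\sum_{j=1}^n\rho_j'(z)\,\rho_j(z)^k\qquad(z\in\Delta,\ k\ge0).
\end{equation}
For fixed $z$ such a sequence satisfies a linear recurrence whose characteristic polynomial is $\prod_j(x-\rho_j(z))$, and the recurrence can be computed from the sequence. This is how the polynomial will be continued.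

\begin{example}\label{ex:z2}
For $\phi(z)=z^2$ we have $E=U_0+U_1$, so $a_k(z)=z^k-(-z)^k$, that is, $(a_k)=(0,2z,0,2z^3,\dots)$. A recurrence $a_{k+2}+p_1a_{k+1}+p_0a_k=0$ requires $2zp_1=0$ for $k=0$ and $2z^3+2zp_0=0$ for $k=1$. The determinant of this system is $a_0a_2-a_1^2=-4z^2$, and for $z\ne0$ the solution is $p_1=0$, $p_0=-z^2$. We recover $x^2-z^2$, whose roots are the class of $z$. At $z=0$ the system degenerates but the solution extends.
\end{example}

\begin{lemma}\label{lem:P}
There is a polynomial $P(z,x)=x^n+\sum_{l=0}^{n-1}p_l(z)x^l$ with coefficients holomorphic on $\mathbb D$ such that, writing $\mathcal R(z)$ for the multiset of the $n$ roots of $P(z,\cdot)$: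
\begin{itemize}
\item[(a)] $\mathcal R(z)=\{\rho_1(z),\dots,\rho_n(z)\}$ for $z\in\Delta$;
\item[(b)] $\mathcal R(z)\subset\mathbb D$ for all $z\in\mathbb D$, and $\bigcup_{z\in K}\mathcal R(z)$ is a compact subset of $\mathbb D$ for compact $K\subset\mathbb D$;
\item[(c)] $z\in\mathcal R(z)$, and $\phi(x)=\phi(z)$ for all $z\in\mathbb D$ and $x\in\mathcal R(z)$;
\item[(d)] $\mathcal R(x)=\mathcal R(z)$ for all $z\in\mathbb D$ and $x\in\mathcal R(z)$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{Step 1: meromorphic continuation.} Let $H=\det(a_{k+l})_{0\le k,l<n}$, a holomorphic function on $\mathbb D$. On $\Delta$, \eqref{eq:ak} says that the Hankel matrix $(a_{k+l})$ equals $W^{\mathrm t}\operatorname{diag}(\rho_j')W$ with the Vandermonde matrix $W=(\rho_j^{\,l})_{j,l}$. So $H=\prod_j\rho_j'\prod_{i<j}(\rho_i-\rho_j)^2\ne0$ on $\Delta$, and the zero set of $H$ is discrete. Define $P$ on $\Delta$ by $P(z,x)=\prod_j(x-\rho_j(z))$. Then on $\Delta$, for all $k\ge0$,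
\begin{equation}\label{eq:rec}
a_{k+n}+\sum_{l=0}^{n-1}p_l\,a_{k+l}=0,
\end{equation}
since the left side is $\sum_j\rho_j'\rho_j^kP(\cdot,\rho_j)$. The equations with $0\le k<n$ form a linear system for $(p_l)$ whose matrix is the Hankel matrix. By Cramer's rule $p_l=H_l/H$ with $H_l$ holomorphic on $\mathbb D$. This extends $p_l$ to $\{H\ne0\}$, and \eqref{eq:rec}, multiplied by $H$, persists by the identity theorem.

\emph{Step 2: roots lie in the closed disk.} This step removes the poles, and it uses only that $E$ is bounded. Fix $z$ with $H(z)\ne0$. By (F1), $|a_k(z)|\le\|E\|\|e_k\|\|K_z\|$ is bounded in $k$. Suppose $P(z,x_1)=0$ with $|x_1|>1$, and write $P(z,x)=(x-x_1)\sum_{l=0}^{n-1}r_lx^l$ with $r_{n-1}=1$. Put $b_k=\sum_{l=0}^{n-1}r_la_{k+l}(z)$. With $r_{-1}=r_n=0$, the coefficient of $x^l$ in $P(z,x)$ is $r_{l-1}-x_1r_l$, so by \eqref{eq:rec}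
\[
b_{k+1}-x_1b_k=\sum_{l=0}^n(r_{l-1}-x_1r_l)\,a_{k+l}(z)=0 .
\]
Thus $b_k=x_1^kb_0$, and since $(b_k)$ is bounded, $b_k=0$ for all $k$. The equations $b_0=\dots=b_{n-1}=0$ are a nontrivial linear relation among the columns of the Hankel matrix, contradicting $H(z)\ne0$. So all roots have modulus at most $1$. Consequently $|p_l|\le\binom nl$ on $\{H\ne0\}$, the $p_l$ extend holomorphically to $\mathbb D$, and \eqref{eq:rec} holds on $\mathbb D$. Moreover $|P(z,x)|\ge(|x|-1)^n$ for $|x|>1$, first when $H(z)\ne0$ and then for all $z\in\mathbb D$ by continuity.

\emph{Step 3: roots lie in the open disk.} Let $|x_1|=1$. For $t>1$ the function $P(\cdot,tx_1)$ has no zeros in $\mathbb D$, and it tends to $P(\cdot,x_1)$ locally uniformly as $t\downarrow1$. By Hurwitz's theorem the limit is zero-free or identically zero. It is not zero on $\Delta$, where the roots $\rho_j(z)$ lie in $\mathbb D$, so it is zero-free. For compact $K$, the set $\bigcup_{z\in K}\mathcal R(z)$ is the projection of the compact set $\{(z,x)\in K\times\overline{\mathbb D}:P(z,x)=0\}$. This proves (b); (a) holds by construction.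

\emph{Step 4: an identity principle.} Let $u$ be holomorphic on $\mathbb D^2$. We claim:
\begin{equation}\label{eq:principle}
\text{if $u(x,z)=0$ for $z\in\Delta$, $x\in\mathcal R(z)$, then $u(x,z)=0$ for $z\in\mathbb D$, $x\in\mathcal R(z)$.}
\end{equation}
Let $K\subset\mathbb D$ be a closed disk and choose $s<1$ with $\mathcal R(z)\subset\{|x|<s\}$ for $z\in K$. By the residue theorem, for $z\in K$ and $k\ge1$,
\[
\sum_{x\in\mathcal R(z)}u(x,z)^k=\frac1{2\pi i}\oint_{|x|=s}u(x,z)^k\,\frac{\partial_xP(z,x)}{P(z,x)}\,dx,
\]
which is holomorphic in the interior of $K$. So these power sums are holomorphic on $\mathbb D$, and they vanish on $\Delta$, hence everywhere. By Newton's identities the elementary symmetric functions of the $n$ numbers $u(x,z)$, $x\in\mathcal R(z)$, vanish, so these numbers are the roots of $y^n$ and are all $0$.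

\emph{Step 5: (c) and (d).} The function $P(z,z)$ vanishes on $\Delta$ because $\rho_1=\mathrm{id}$, hence on $\mathbb D$. The second part of (c) is \eqref{eq:principle} for $u(x,z)=\phi(x)-\phi(z)$. For (d) we apply \eqref{eq:principle} to $u(x,z)=p_l(x)-p_l(z)$, so we need $p_l(\rho_j(z))=p_l(z)$ on $\Delta$, and by continuity it is enough to have this for almost every $z\in\Delta$. This is where transitivity enters. For almost every $z\in\Delta$, the value $\omega=\phi(z)$ lies in $\Omega$, $\approx$ is an equivalence relation on $Z_\omega$, and \eqref{eq:formula} holds for $E$ and all $e_k$ at all points of $Z_\omega$. Let $w=\rho_j(z)$. Then $z$ and $w$ have the same class, so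
\[
\frac{a_k(w)}{\phi'(w)}=\sum_{v:\ w\approx v}\frac{v^k}{\phi'(v)}=\sum_{v:\ z\approx v}\frac{v^k}{\phi'(v)}=\frac{a_k(z)}{\phi'(z)}.
\]
The sequence $(a_k(w))$ is thus a nonzero multiple of $(a_k(z))$. So the system \eqref{eq:rec}, $0\le k<n$, at $w$ is a nonzero multiple of the system at $z$, which has a unique solution because $H(z)\ne0$. Hence $p_l(w)=p_l(z)$.
\end{proof}

\subsection{The Blaschke product}
By (c) and (d) the sets $\mathcal R(z)$ partition the whole disk. A function that is constant on them and vanishes exactly on $\mathcal R(a)$ is obtained by multiplying a Blaschke factor over the class: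
\[
B(z)=\prod_{x\in\mathcal R(z)}\frac{x-a}{1-\bar ax}.
\]
In Example~\ref{ex:z2} this gives $B(z)=-\dfrac{z^2-a^2}{1-\bar a^2z^2}$, an automorphism of $\mathbb D$ applied to $z^2$.

\begin{lemma}\label{lem:B}
$B$ is a finite Blaschke product of degree $n$, $B\circ\rho_j=B$ on $\Delta$ for all $j$, and $\phi=h\circ B$ for some $h\in H^\infty$.
\end{lemma}

\begin{proof}
The numerator of $B$ is $(-1)^nP(z,a)$ and the denominator is $1+\sum_{l<n}p_l(z)\bar a^{\,n-l}$, which is nonzero because $|\bar ax|<1$ for $x\in\mathcal R(z)$. So $B$ is holomorphic, and $|B|<1$ by Lemma~\ref{lem:P}(b). By Lemma~\ref{lem:P}(d),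
\begin{equation}\label{eq:Binv}
B(x)=B(z)\qquad\text{for }x\in\mathcal R(z),
\end{equation}
and in particular $B\circ\rho_j=B$ on $\Delta$.

\emph{Boundary behavior.} Let $s<1$, and choose $s'<1$ with $\mathcal R(x)\subset\{|y|\le s'\}$ whenever $|x|\le s$. Let $|z|>s'$. If some $x\in\mathcal R(z)$ had $|x|\le s$, then $z\in\mathcal R(z)=\mathcal R(x)$ would give $|z|\le s'$. So all points of $\mathcal R(z)$ have modulus greater than $s$. Since $|x-a|/|1-\bar ax|\to1$ as $|x|\to1$, we get $|B(z)|\to1$ as $|z|\to1$, and $B$ is a finite Blaschke product.

\emph{Degree.} If $B(z)=0$ then $a\in\mathcal R(z)$, so $z\in\mathcal R(z)=\mathcal R(a)$. Conversely $B(a)=0$ since $a\in\mathcal R(a)$, and \eqref{eq:Binv} gives $B=0$ on $\mathcal R(a)$. So the zeros of $B$ are the $n$ distinct points $\rho_1(a),\dots,\rho_n(a)$. On $\Delta$ we have $B=\prod_j\frac{\rho_j-a}{1-\bar a\rho_j}$; the first factor has a simple zero at $a$ and the others do not vanish there, so $B'(a)\ne0$. Differentiating $B\circ\rho_j=B$ gives $B'(\rho_j(a))\rho_j'(a)=B'(a)\ne0$. All zeros are simple, and $\deg B=n$.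

\emph{Factorization.} The discriminant $\mathcal D(z)$ of $P(z,\cdot)$ is a polynomial in the $p_l(z)$, hence holomorphic on $\mathbb D$, and it is nonzero on $\Delta$; so its zero set is discrete. If $\mathcal D(z)\ne0$, then $\mathcal R(z)$ consists of $n$ distinct points of $B^{-1}(B(z))$, which has at most $n$ points. So $\mathcal R(z)=B^{-1}(B(z))$, and $\phi$ is constant on this fiber by Lemma~\ref{lem:P}(c). Let $C$ be the set of critical values of $B$, and let $\psi_1,\dots,\psi_n$ be the branches of $B^{-1}$ on a disk in $\mathbb D\setminus C$. Then $\phi\circ\psi_j=\phi\circ\psi_1$ wherever $\mathcal D\circ\psi_1\ne0$, hence on the whole disk by continuity. So $\phi$ is constant on every fiber over $\mathbb D\setminus C$, and the common value defines a holomorphic function $h$ on $\mathbb D\setminus C$ with $|h|\le\|\phi\|_\infty$. Its finitely many singularities are removable, and $h\circ B=\phi$ extends from $\mathbb D\setminus B^{-1}(C)$ to $\mathbb D$ by continuity.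
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:finite}]
(ii) implies (i) by Proposition~\ref{prop:dim}. Assume (i), and let $B$ and $h$ be as in Lemma~\ref{lem:B}.

$V^*(B)\subseteq V^*(\phi)$. By (F3) there are polynomials $r_k\to h$ boundedly and pointwise on $\mathbb D$. By dominated convergence $\langle r_k(M_B)f,g\rangle=\int(r_k\circ B)f\bar g\,dA\to\langle M_\phi f,g\rangle$. So $M_\phi\in W^*(B)$, hence $W^*(\phi)\subseteq W^*(B)$, and the commutants satisfy the reverse inclusion.

$V^*(\phi)\subseteq V^*(B)$. Let $T\in V^*(\phi)$ and $f\in L^2_a$. Since $c_T$ vanishes off $X_0$, for almost every $z\in\Delta$ only the points $w=\rho_j(z)$ contribute to \eqref{eq:formula}, and $B(w)=B(z)$ at these points. So $T(Bf)=B\,Tf$ almost everywhere on $\Delta$, hence on $\mathbb D$. The same holds for $T^*\in V^*(\phi)$. Thus $T$ and $T^*$ commute with $M_B$, and $T\in V^*(B)$.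

This proves (ii). For any $B$ as in (ii), $V^*(\phi)=V^*(B)$ is abelian by Proposition~\ref{prop:DPW} and has dimension $q\le\deg B$ by Proposition~\ref{prop:dim}; an abelian von Neumann algebra of dimension $q$ is isomorphic to $\mathbb C^q$. Finally, $\phi=B=z^q$ has $\dim V^*(z^q)=q$ by Section~\ref{sec:zn}, so every $q\ge1$ occurs.
\end{proof}

\section{Fibers that are orbits of a group}\label{sec:groups}

Let $\phi$ and $G$ be as in Theorem~\ref{thm:group}, and $V=V^*(\phi)$. Here every local inverse is globally defined, so all fibers in $\mathbb D'$ look like $G$, and the matrices $C_T(\omega)$ become one matrix that does not depend on $\omega$.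

\subsection{The isomorphism with $L(G)$}
We recall two facts. Let $R_g\delta_\gamma=\delta_{\gamma g^{-1}}$ be the right translations on $\ell^2(G)$. The \emph{commutation theorem} says that $L(G)=\{R_g:g\in G\}'$. In terms of the matrix $x(\sigma,\gamma)=\langle x\delta_\gamma,\delta_\sigma\rangle$, commuting with all $R_g$ means $x(\sigma g,\gamma g)=x(\sigma,\gamma)$. So $L(G)$ consists of the bounded operators whose matrix entries depend only on $\gamma\sigma^{-1}$. \emph{Kaplansky's density theorem} says that if $\mathcal A$ is a unital $*$-algebra of operators with weak closure $\mathcal M$, then the unit ball of $\mathcal A$ is strongly dense in the unit ball of $\mathcal M$. On a separable Hilbert space the strong topology on the unit ball is metrizable, so every element of $\mathcal M$ is the strong, hence weak, limit of a bounded \emph{sequence} in $\mathcal A$.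

\begin{lemma}\label{lem:free}
The set $\mathbb D'$ is $G$-invariant and $G$ acts freely on it. The group $G$ is countable and discrete in the group of automorphisms of $\mathbb D$. The components of $X_\phi$ are the graphs $\Gamma_\gamma=\{(z,\gamma z):z\in\mathbb D'\}$, $\gamma\in G$, which are pairwise disjoint.
\end{lemma}

\begin{proof}
For $\gamma\in G$ we have $\phi\circ\gamma=\phi$, so $\phi'(\gamma z)\gamma'(z)=\phi'(z)$ and $\mathbb D'$ is invariant. Suppose $\gamma\ne\mathrm{id}$ fixes $z\in\mathbb D'$. The fixed points of $\gamma$ are isolated, so points $z_1\ne z$ near $z$ have $\gamma z_1\ne z_1$, with $\gamma z_1$ near $z$ and $\phi(\gamma z_1)=\phi(z_1)$. This contradicts the injectivity of $\phi$ near $z$. So for $z\in\mathbb D'$ the map $\gamma\mapsto\gamma z$ is a bijection from $G$ onto the fiber $Z_{\phi(z)}$, which is countable and discrete. If $\gamma_k\to\mathrm{id}$ with $\gamma_k\in G$, then $\gamma_kz\to z$ inside this fiber, so $\gamma_kz=z$ and $\gamma_k=\mathrm{id}$ for large $k$; hence $G$ is discrete. The graphs cover $X_\phi$ by hypothesis, are disjoint by freeness, and are open and connected,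 so they are the components.
\end{proof}

\begin{proposition}\label{prop:LG}
$V^*(\phi)\cong L(G)$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:free}, a locally constant function $c$ on $X_\phi$ is the same as a function on $G$; write $c(\gamma)$ for its value on $\Gamma_\gamma$. Let $\omega\in\Omega$, pick $z\in Z_\omega$, and identify $\ell^2(G)$ with $\ell^2(Z_\omega)$ through $\gamma\mapsto\gamma z$. Since $(\sigma z,\gamma z)=(\sigma z,\gamma\sigma^{-1}\sigma z)\in\Gamma_{\gamma\sigma^{-1}}$, the matrix of $c$ on $Z_\omega$ becomes
\[
x_c=\bigl(c(\gamma\sigma^{-1})\bigr)_{\sigma,\gamma\in G},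
\]
which depends neither on $\omega$ nor on $z$.

For $T\in V$ put $x_T=x_{c_T}$. Proposition~\ref{prop:coeff}(a), used at one suitable $\omega$, shows that $x_T$ is bounded and $x_{ST}=x_Sx_T$; parts (c) and (e) show that $T\mapsto x_T$ is $*$-preserving, linear and injective. By the commutation theorem $x_T\in L(G)$.

It remains to prove surjectivity. Let $x\in L(G)$. Then $x=x_c$ for a function $c$ on $G$, the matrices of $c$ all have norm $\|x\|$, and Lemma~\ref{lem:converse} gives an operator $T_c$ on $L^2(\mathbb D)$, which we denote by $\Theta(x)$. The map $\Theta$ is linear and $\Theta(x)^*=\Theta(x^*)$. By Lemma~\ref{lem:converse} it suffices to show that $\Theta(x)$ preserves $L^2_a$ for every $x\in L(G)$. The $(\sigma,\gamma)$ entry of $L_g$ is $1$ if $\sigma=g\gamma$, that is $\gamma\sigma^{-1}=g^{-1}$, and $0$ otherwise. So $L_g$ corresponds to the indicator of $\Gamma_{g^{-1}}$, and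
\[
(\Theta(L_g)f)(z)=\phi'(z)\,\frac{f(g^{-1}z)}{\phi'(g^{-1}z)}=f(g^{-1}z)\,(g^{-1})'(z),
\]
which preserves $L^2_a$. For general $x$, let $x_k\to x$ weakly, where $(x_k)$ is a bounded sequence of finite linear combinations of left translations. Let $f\in L^2_a$ and let $g\in L^2(\mathbb D)$ be orthogonal to $L^2_a$. By \eqref{eq:inner},
\[
0=\langle\Theta(x_k)f,g\rangle=\int_\Omega\langle x_kf_\omega,g_\omega\rangle\,dA(\omega).
\]
The integrands converge to $\langle xf_\omega,g_\omega\rangle$ for almost every $\omega$, and they are dominated by $\sup_k\|x_k\|\,\|f_\omega\|\|g_\omega\|$, which is integrable. So $\langle\Theta(x)f,g\rangle=0$, and $\Theta(x)f\in L^2_a$.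
\end{proof}

The hypothesis that the fibers are \emph{exactly} the orbits was used to list all components of $X_\phi$. If $\phi$ is merely $G$-invariant, $V^*(\phi)$ may be larger: take $G$ trivial and $\phi=z^2$.

\subsection{The type of $L(G)$}
The definition of type I is algebraic, so it is preserved by $*$-isomorphisms, and it remains to study $L(G)$. We use twice that if $\mathcal N$ is the von Neumann algebra generated by operators $y_i$ on a Hilbert space $\mathcal K$, then the operators $y_i\otimes1$ on $\mathcal K\otimes\ell^2(J)$ generate $\mathcal N\otimes1\cong\mathcal N$. (The set $\mathcal N\otimes1$ of block diagonal operators with equal blocks in $\mathcal N$ is weakly closed, and $y\mapsto y\otimes1$ is weakly continuous on bounded sets, so Kaplansky's theorem gives the other inclusion.)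

\begin{lemma}\label{lem:dihedral}
If $G$ is infinite dihedral, then $L(G)\cong M_2(L^\infty(0,\pi))=M_2(\mathbb C)\otimes L^\infty(0,\pi)$. This algebra is of type I and is not abelian.
\end{lemma}

\begin{proof}
We diagonalize $L_t$ by Fourier series and see what $L_s$ does. Identify $\ell^2(G)$ with $L^2(-\pi,\pi)\oplus L^2(-\pi,\pi)$ by sending $\delta_{t^k}$ to $(2\pi)^{-1/2}(e^{ik\theta},0)$ and $\delta_{t^ks}$ to $(2\pi)^{-1/2}(0,e^{ik\theta})$. Then $L_t$ is multiplication by $e^{i\theta}$ in both summands. Since $st^k=t^{-k}s$ and $st^ks=t^{-k}$, we have $L_s(\xi,\eta)=(\eta^\vee,\xi^\vee)$ with $\xi^\vee(\theta)=\xi(-\theta)$. So $L_s$ couples $\theta$ with $-\theta$, and we fold the interval. Let $\mathcal K=L^2((0,\pi);\mathbb C^2)$ and consider the unitary onto $\mathcal K\oplus\mathcal K$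
\[
(\xi,\eta)\longmapsto\left(\begin{pmatrix}\xi(\theta)\\ \eta(-\theta)\end{pmatrix},\begin{pmatrix}\eta(\theta)\\ \xi(-\theta)\end{pmatrix}\right),\qquad0<\theta<\pi .
\]
On each copy of $\mathcal K$, the operators $L_t$ and $L_s$ act as multiplication by
\[
D(\theta)=\begin{pmatrix}e^{i\theta}&0\\0&e^{-i\theta}\end{pmatrix}\qquad\text{and}\qquad J=\begin{pmatrix}0&1\\1&0\end{pmatrix}.
\]
Hence $L(G)\cong\mathcal N$, the von Neumann algebra generated by $D$ and $J$ on $\mathcal K$. It is contained in the von Neumann algebra $M_2(L^\infty(0,\pi))$. Conversely, for a bounded Borel function $F$ on the unit circle the functional calculus of the unitary $D$ gives $F(D)=\operatorname{diag}(F(e^{i\theta}),F(e^{-i\theta}))\in\mathcal N$. The values of $F$ on the upper and lower half circles are independent, so $\mathcal N$ contains all diagonal matrices over $L^\infty(0,\pi)$, and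
\[
\begin{pmatrix}f_{11}&f_{12}\\f_{21}&f_{22}\end{pmatrix}=\operatorname{diag}(f_{11},f_{22})+\operatorname{diag}(f_{12},f_{21})\,J\in\mathcal N .
\]
The central projections of $M_2(L^\infty(0,\pi))$ are the $\operatorname{diag}(1_Y,1_Y)$ with $Y\subset(0,\pi)$ measurable, and a nonzero one majorizes the nonzero abelian projection $\operatorname{diag}(1_Y,0)$. So the algebra is of type I, and $DJ\ne JD$.
\end{proof}

The identity of this algebra is the sum of the two equivalent abelian projections $\operatorname{diag}(1,0)$ and $\operatorname{diag}(0,1)$; one says that it is homogeneous of type I$_2$.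

\begin{lemma}\label{lem:notI}
If a countable group $G$ contains a free group $F_2$ on two generators, then $L(G)$ is not of type I.
\end{lemma}

\begin{proof}
We recall three standard facts. First, $\tau(x)=\langle x\delta_{\mathrm{id}},\delta_{\mathrm{id}}\rangle$ is a faithful normal trace on $L(G)$, so $L(G)$ is \emph{finite}: $v^*v=1$ implies $\tau(1-vv^*)=0$ and $vv^*=1$. Second, a finite type I von Neumann algebra on a separable Hilbert space is a direct sum of algebras $M_n(L^\infty(Y_n))$, where $n$ runs over a nonempty set of positive integers and the $Y_n$ are measure spaces of nonzero measure. Third, since all nontrivial conjugacy classes of $F_2$ are infinite, $L(F_2)$ is a II$_1$ factor (infinite-dimensional, with trivial center and a faithful normal trace), and in a II$_1$ factor the identity is, for every $k\ge1$, a sum of $k$ mutually orthogonal equivalent projections.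

Decomposing $G$ into cosets $F_2\gamma$ identifies $\ell^2(G)$ with $\ell^2(F_2)\otimes\ell^2(F_2\backslash G)$ in such a way that $L_g$, $g\in F_2$, becomes $L_g\otimes1$. So $L(G)$ contains a copy of $L(F_2)$ with the same unit. Suppose $L(G)$ is of type I. Projecting onto one summand gives a unital $*$-homomorphism $L(F_2)\to M_n(L^\infty(Y_n))$. Take $n+1$ orthogonal equivalent projections in $L(F_2)$ with sum $1$. Their images are projection-valued functions $p_0,\dots,p_n$ with $\sum_jp_j=1$ and $p_0=v_j^*v_j$, $p_j=v_jv_j^*$. For almost every $y\in Y_n$ the matrices $p_j(y)$ then have a common rank $r(y)$, and $(n+1)r(y)=n$. No integer satisfies this equation.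
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:group}]
The isomorphism is Proposition~\ref{prop:LG}. If $G$ is cyclic, the left translations commute, so their span and its weak closure $L(G)$ are abelian, hence of type I. The infinite dihedral case is Lemma~\ref{lem:dihedral}. It remains to show that in all other cases $L(G)$ is not of type I.

By Lemma~\ref{lem:free}, $G$ is a \emph{Fuchsian group}, a discrete group of automorphisms of $\mathbb D$. It acts on $\overline{\mathbb D}$, and it is called \emph{elementary} if it has a finite orbit there. An elementary Fuchsian group is cyclic or infinite dihedral \cite[Theorem 2.4.3]{Katok}. A nonelementary one contains two hyperbolic elements $g_1,g_2$ without common fixed points \cite[\S5.1]{Beardon}. Recall that a hyperbolic element $g$ has exactly two fixed points, both on $\partial\mathbb D$, one attracting and one repelling: $g^k$ tends to the attracting point uniformly on compact subsets of $\partial\mathbb D$ that avoid the repelling point, and for $g^{-1}$ the roles are exchanged.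

For each of the four elements $g\in\{g_1^{\pm1},g_2^{\pm1}\}$ choose an open arc $I(g)$ around its attracting point, so that the four arcs have disjoint closures, and choose $p\in\partial\mathbb D$ outside all of them. For $k$ large, $g^k$ maps $\partial\mathbb D\setminus I(g^{-1})$ into $I(g)$ for all four $g$. Consider a word $h_1^kh_2^k\cdots h_l^k$ with $l\ge1$, $h_j\in\{g_1^{\pm1},g_2^{\pm1}\}$ and $h_{j+1}\ne h_j^{-1}$. We have $h_l^kp\in I(h_l)$. If $h_{j+1}^k\cdots h_l^kp\in I(h_{j+1})$, then this point is outside $I(h_j^{-1})$, so $h_j^k\cdots h_l^kp\in I(h_j)$. By induction the word sends $p$ into $I(h_1)$, so it is not the identity. Hence $g_1^k$ and $g_2^k$ generate a free group $F_2\subset G$, and Lemma~\ref{lem:notI} applies.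
\end{proof}

\subsection{The counterexample}

\begin{proof}[Proof of Corollary~\ref{cor:cos}]
The map $z\mapsto\frac{1+z}{1-z}$ sends $\mathbb D$ conformally onto the right half-plane, so $\psi(z)=\log\frac{1+z}{1-z}$ maps $\mathbb D$ conformally onto the strip $\Sigma=\{\zeta:|\operatorname{Im}\zeta|<\pi/2\}$. From $|\cos(x+iy)|^2=\cos^2x+\sinh^2y\le\cosh^2y$ we get $|\phi|\le\cosh(\pi/2)$. Since $\cos\zeta-\cos\zeta'=-2\sin\frac{\zeta+\zeta'}2\sin\frac{\zeta-\zeta'}2$, we have $\cos\zeta=\cos\zeta'$ if and only if $\zeta'=\pm\zeta+2\pi k$ for some $k\in\mathbb Z$. The maps $\zeta\mapsto\pm\zeta+2\pi k$ are automorphisms of $\Sigma$. They form the group generated by $\zeta\mapsto\zeta+2\pi$, of infinite order, and $\zeta\mapsto-\zeta$, of order two, which conjugates the translation to its inverse. Conjugating by $\psi$ gives an infinite dihedral group $G$ of automorphisms of $\mathbb D$ whose orbits are the fibers of $\phi$. Proposition~\ref{prop:LG} and Lemma~\ref{lem:dihedral} finish the proof; the classification of Fuchsian groups is not needed.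
\end{proof}

\begin{remark}
Since $\psi^{-1}(\zeta)=\tanh(\zeta/2)$, the generators in the disk are $s(z)=-z$ and $t(z)=\frac{z+\tanh\pi}{1+z\tanh\pi}$, and $U_s$, $U_t$ are two explicit noncommuting unitaries in $V^*(\phi)$. It is instructive to compare $\phi$ with $\phi_0=e^{i\psi}$, which is bounded because $|e^{i\zeta}|=e^{-\operatorname{Im}\zeta}$ and whose fibers are the orbits of $\langle t\rangle\cong\mathbb Z$. By Theorem~\ref{thm:group}, $V^*(\phi_0)\cong L(\mathbb Z)$ is abelian and infinite-dimensional. Passing to $\phi=\frac12(\phi_0+\phi_0^{-1})$ adds the single symmetry $s$. In the Fourier picture of Lemma~\ref{lem:dihedral} it glues the frequency $\theta$ to $-\theta$, which creates multiplicity two without leaving type I.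
\end{remark}

\begin{thebibliography}{9}

\bibitem{Beardon} Beardon, \emph{The Geometry of Discrete Groups}.

\bibitem{Katok} Katok, \emph{Fuchsian Groups}.

\end{thebibliography}
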